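# Deciding inclusion and equality of substitution shifts

## 1. Self-similar points

Let $A$ be a finite alphabet and $\sigma\colon A^*\to A^*$ an endomorphism of the free monoid, possibly erasing some letters. A letter $a$ is *mortal* if $\sigma^n(a)=\varepsilon$ for some $n$. A word is *immortal* if it contains a letter that is not mortal; equivalently, if all its images under the powers of $\sigma$ are nonempty.

**Definition (admissible quadruple).** An admissible $\sigma$-quadruple is $\mathfrak q=(m,U,W,V)$ with $m\ge 1$, $U,V\in A^*$ immortal, $W\in A^*$, and $\sigma^m(W)=U'WV'$, where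

- either $U'=U$, or $U'=\varepsilon$ and $\sigma^m(U)=U$;
- either $V'=V$, or $V'=\varepsilon$ and $\sigma^m(V)=V$.

Its point is the two-sided sequence (the dot stands just before coordinate $0$)
$$[\mathfrak q]_\sigma=\cdots\sigma^{2m}(U)\,\sigma^m(U)\,U\,.\,W\,V\,\sigma^m(V)\,\sigma^{2m}(V)\cdots\in A^{\mathbb Z}.$$
The quadruple is of *kind α* if $\sigma^m(W)=UWV$.

The immortality of $U$ and $V$ makes both halves infinite. Applying $\sigma^m$ to $[\mathfrak q]_\sigma$ gives $\cdots\sigma^{2m}(U)\sigma^m(U)\,U'WV'\,\sigma^m(V)\sigma^{2m}(V)\cdots$. If $U'=U$ the left part is unchanged. If $U'=\varepsilon$ and $\sigma^m(U)=U$, the left part is ${}^\infty U$ before and after. The same holds on the right. So $[\mathfrak q]_\sigma$ is mapped by $\sigma^m$ to a shift of itself: it is self-similar. Consequently its set of factors is closed under $\sigma^m$. Put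
$$\Phi_{\mathfrak q}(k)=\sigma^{m(k-1)}(U)\cdots\sigma^m(U)\,U\,W\,V\,\sigma^m(V)\cdots\sigma^{m(k-1)}(V),\qquad \Phi_{\mathfrak q}(0)=W .$$
The words $\Phi_{\mathfrak q}(k)$ are nested central factors that exhaust the point, so
$$\mathcal L([\mathfrak q]_\sigma)=\bigcup_{k\ge 0}\mathrm{Fact}(\Phi_{\mathfrak q}(k)),\quad\text{an increasing union,}\tag{1}$$
where $\mathcal L(x)$ is the set of finite factors of $x$ and $\mathrm{Fact}(w)$ the set of factors of $w$. For kind α, $\Phi_{\mathfrak q}(k)=\sigma^{mk}(W)$, by induction: $\sigma^m(\Phi_{\mathfrak q}(k))=\sigma^{mk}(U)\cdots\sigma^m(U)\,UWV\,\sigma^m(V)\cdots\sigma^{mk}(V)=\Phi_{\mathfrak q}(k+1)$.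

For example, let $\sigma(a)=bab$, $\sigma(b)=b$. Then $(1,b,a,b)$ is of kind α, and its point is ${}^\infty b.ab^\infty$. The quadruple $(1,b,\varepsilon,b)$ is admissible with $U'=V'=\varepsilon$, and its point is the constant sequence ${}^\infty b^\infty$.

What are these points for? A quadruple is a finite description of an infinite sequence. We want to decide whether one shift space generated by a substitution is contained in another one. Quadruple points will be used in three ways. First, one can decide whether a quadruple point of $\sigma$ equals a quadruple point of another endomorphism $\tau$. Second, every substitution shift is a finite union of orbit closures of quadruple points, which we can list. Third, and this is the turning point, there is a property of a sequence $y$, not mentioning any endomorphism, which forces $y$ to be a quadruple point for every endomorphism whose shift contains $y$.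

## 2. Substitution shifts and the two theorems

Let $\mathcal F(\sigma)$ be the set of factors of the words $\sigma^n(a)$, $a\in A$, $n\ge0$. It is closed under $\sigma$ and under taking factors. The *substitution shift* of $\sigma$ is
$$X(\sigma)=\{x\in A^{\mathbb Z}:\mathcal L(x)\subset\mathcal F(\sigma)\}.$$
It is closed and invariant under the shift map $S$, $(Sx)_n=x_{n+1}$, and it may be empty. Let $\mathcal L(\sigma)=\bigcup_{x\in X(\sigma)}\mathcal L(x)$. In general $\mathcal L(\sigma)\ne\mathcal F(\sigma)$; see (E1) below. The question is: given two arbitrary endomorphisms $\sigma,\tau$ of $A^*$, can one decide whether $X(\sigma)\subset X(\tau)$, and whether $X(\sigma)=X(\tau)$? Taking a common alphabet loses no generality, since one can take the union of two alphabets.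

$O(x)$ denotes the shift orbit of $x$. A *subshift* is a nonempty closed $S$-invariant set. A shift is *minimal* if it is nonempty and has no nonempty proper closed $S$-invariant subset. "Up to shift" means: in the same orbit. We use the following textbook facts. For a closed invariant set $Z$ with language $\mathcal L(Z)=\bigcup_{z\in Z}\mathcal L(z)$,
$$x\in Z\iff\mathcal L(x)\subset\mathcal L(Z).\tag{2}$$
Indeed, if $\mathcal L(x)\subset\mathcal L(Z)$, then for each $N$ some point of $Z$ agrees with $x$ on $[-N,N]$, and these points converge to $x$. Hence inclusion of closed invariant sets is inclusion of their languages; in particular $X(\sigma)\subset X(\tau)\iff\mathcal L(\sigma)\subset\mathcal L(\tau)$. Also $y\in\overline{O(x)}\iff\mathcal L(y)\subset\mathcal L(x)$, so $\overline{O(x)}$ is determined by $\mathcal L(x)$. An orbit closure is finite iff its point is periodic. Finally, $\overline{O(x)}$ is minimal iff every factor of $x$ occurs in $x$ with bounded gaps.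

**Theorem A.** There is an algorithm which, given a finite alphabet $A$ and two endomorphisms $\sigma,\tau$ of $A^*$, decides whether $X(\sigma)\subset X(\tau)$. Hence (two inclusions) $X(\sigma)=X(\tau)$ is decidable too.

There is no assumption of minimality, growth or non-erasure.

**Theorem B.** Given $\sigma$ one can compute finitely many points $x_d$ $(d\in\mathcal D(\sigma))$, in a finite description, such that the orbit closures of points of $X(\sigma)$ are exactly the sets $Y_d=\overline{O(x_d)}$. Consequently:

1. $X(\sigma)$ has only finitely many subshifts. Each is itself a substitution shift $X(\psi)$ for a computable endomorphism $\psi$ over an alphabet $A\cup\{\text{auxiliary letters}\}$, and the finite lattice of subshifts is computable.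
2. It is decidable whether $X(\sigma)$ has a dense orbit, and whether it is minimal.
3. For any $\sigma,\tau$ the set $X(\sigma)\cap X(\tau)$ is empty or a substitution shift (with auxiliary letters). It is computable, so disjointness is decidable.

Two results are used without proof.

- **[DL]** (Durand and Leroy, 2020.) Given endomorphisms whose substitution shifts are minimal, equality of the shifts is decidable.
- **[CH]** (Culik and Harju, *The ω-sequence equivalence problem for D0L systems is decidable*, J. ACM 31 (1984) 282–298; used only in this form.) Given non-erasing endomorphisms $g_1,g_2$ of $\Gamma^*$ and letters $\gamma_1,\gamma_2$ with $g_i(\gamma_i)\in\gamma_i\Gamma^+$, it is decidable whether $\lim g_1^n(\gamma_1)=\lim g_2^n(\gamma_2)$ as infinite words.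

Further notation: $\|h\|=\max_a|h(a)|$ for a morphism $h$; $hg$ means $h\circ g$.

## 3. Five shifts computed by hand

**(E1)** $\sigma(a)=ab$, $\sigma(b)=b$. Here $\sigma^n(a)=ab^n$. The letter $a$ occurs only at the left end of these words, so no two-sided point contains it, and $X(\sigma)=\{{}^\infty b^\infty\}$. The letter $a$ is in $\mathcal F(\sigma)$ but not in $\mathcal L(\sigma)$.

**(E2)** $\sigma(a)=bab$, $\sigma(b)=b$. Here $\sigma^n(a)=b^nab^n$. A point all of whose factors are factors of such words has at most one $a$ and otherwise only $b$'s, so $X(\sigma)=O({}^\infty bab^\infty)\cup\{{}^\infty b^\infty\}$. The endomorphisms $\tau(a)=bbabb$, $\tau(b)=b$ and $\tau'(a)=bab$, $\tau'(b)=bb$ satisfy $\tau^n(a)=b^{2n}ab^{2n}$ and $\tau'^n(a)=b^{2^n-1}ab^{2^n-1}$, so they have the same shift. The point ${}^\infty b.ab^\infty$ is given by $(1,b,a,b)$ for $\sigma$ and for $\tau'$, and by $(1,bb,a,bb)$ for $\tau$. An algorithm has to see that these agree. The shift of (E1) is strictly included in this one.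

**(E3)** $\sigma(c)=gh$, $\sigma(g)=gb$, $\sigma(h)=eh$, $\sigma(b)=b$, $\sigma(e)=e$. Here $\sigma^n(c)=gb^{n-1}e^{n-1}h$ for $n\ge1$. The letters $c,g,h$ stand at ends only, so $X(\sigma)=O({}^\infty be^\infty)\cup\{{}^\infty b^\infty,{}^\infty e^\infty\}$.

**(E4)** $\sigma(a)=ama$, $\sigma(m)=\varepsilon$. The letter $m$ is mortal, $\sigma^n(a)=(ama)^{2^{n-1}}$ for $n\ge1$, and $X(\sigma)$ is the orbit of the periodic sequence ${}^\infty(ama)^\infty$. Erasing $m$ leaves the substitution $a\mapsto aa$.

**(E5)** $\sigma(a)=aba$, $\sigma(b)=bbb$. Since $\sigma^n(a)=\sigma^{n-1}(a)\,b^{3^{n-1}}\,\sigma^{n-1}(a)$, the point ${}^\infty b^\infty$ belongs to $X(\sigma)$, and $X(\sigma)$ is not minimal, as the next section shows that it has other points. Also $aa\notin\mathcal F(\sigma)$: two consecutive $a$'s could only come from $\sigma(a)\sigma(a)$, hence from an earlier $aa$.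

## 4. Why comparing points breaks down, and how to choose better points

Suppose that we already have the list $x_d$ of Theorem B, consisting of quadruple points, and an algorithm for membership in $\mathcal L(\tau)$. Then $X(\sigma)\subset X(\tau)$ means $x_d\in X(\tau)$ for all $d$. If this fails, we will notice: some $\Phi_d(k)$ is not in $\mathcal L(\tau)$. The difficulty is to certify $x_d\in X(\tau)$ in finite time.

The natural attempt is to search for a $\tau$-quadruple $\mathfrak q'$, known to describe a point of $X(\tau)$, such that $x_d$ is a shift of $[\mathfrak q']_\tau$. Every success is a correct certificate. For completeness one would want each $x_d\in X(\tau)$ to be a $\tau$-quadruple point up to shift. But all that $x_d\in X(\tau)$ gives directly is that the closure $Y_d$ of its orbit is one of the finitely many orbit closures of $X(\tau)$, and this says very little about the point itself.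

Example (E5) shows this. Let $\mathbf d=(d_1,d_2,\dots)$ be a sequence over $\{0,2\}$ that is not eventually constant, and $p_n=\sum_{i\le n}d_i3^{i-1}$. By the formula for $\sigma^n(a)$ and induction, the letter of $\sigma^n(a)$ at position $p_n$ (counting from $0$) is $a$, and placing $\sigma^n(a)$ on the coordinates $[-p_n,3^n-p_n)$ gives nested words. Both $p_n$ and $3^n-1-p_n=\sum_{i\le n}(2-d_i)3^{i-1}$ tend to infinity, so we obtain a point $x^{\mathbf d}\in X(\sigma)$. Its factors are all the factors of the words $\sigma^n(a)$, so its orbit is dense in $X(\sigma)$: each $\sigma^n(b)$ is a power of $b$ and is a factor of some $\sigma^{k}(a)$. Different $\mathbf d$ give different points. Indeed $x^{\mathbf d}$ is a shift of $\sigma(x^{\mathbf d'})$, $\mathbf d'=(d_2,d_3,\dots)$, with the block of the letter $x^{\mathbf d'}_0=a$ on $[-d_1,-d_1+2]$. If $d_1=0$ then $x_0x_1x_2=aba$. If $d_1=2$, then coordinate $0$ ends a block $aba$, the next block is not $aba$ since $aa$ does not occur, so it is $bbb$ and $x_2=b$. Thus $d_1$ can be read off, then $x^{\mathbf d'}$, then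 $d_2$, and so on. So uncountably many points of $X(\sigma)$ have the same orbit closure, while there are only countably many quadruples for all endomorphisms together. Most points with a dense orbit are not quadruple points for anything, and nothing in the hypothesis $x_d\in X(\tau)$ tells us that $x_d$ is a quadruple point for $\tau$.

The way out is to use that we need only the set $Y_d$, and may replace $x_d$ by another point $y$ with the same orbit closure. We choose $y$ by a property that mentions neither $\sigma$ nor $\tau$: some word $w$ has a *leftmost* or a *rightmost* occurrence in $y$. In (E5), the point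
$$y={}^\infty b\,.\,ba\,ba\,bbbaba\cdots$$
has a leftmost $a$. It still has a dense orbit, because to the right of the last $b$ of the left tail one reads every $\sigma^n(a)$. It is a quadruple point: $\sigma(ba)=bb\cdot ba\cdot ba$, so $y=[(1,bb,ba,ba)]_\sigma$. We shall prove two statements:

- every non-minimal orbit closure $Y\subset X(\sigma)$ contains such a $y$ with $\overline{O(y)}=Y$ (Proposition 17);
- every such $y$ in any $X(\sigma)$ is, up to shift, a quadruple point of $\sigma$ (Proposition 16).

Applied to $\sigma$ and to $\tau$ for the same $y$, they give two finite descriptions of one sequence, which Lemma 3 recognizes as equal. The minimal orbit closures are left to [DL].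

## 5. What can be decided about quadruples

**Lemma 1.** Let $R$ be a regular language. The sets $\{k:\Phi_{\mathfrak q}(k)\in R\}$ and $\{n:\sigma^n(a)\in R\}$ are effectively ultimately periodic. Hence membership in $\mathcal F(\sigma)$ and in $\mathcal L([\mathfrak q]_\sigma)$ is decidable, and it is decidable whether $\Phi_{\mathfrak q}(k)\in R$ for all $k$.

*Proof.* Let $\mu\colon A^*\to T$ be a morphism to a finite monoid recognizing $R$. Put $\mu_k=\mu\sigma^{mk}$ and $s_k=\mu(\Phi_{\mathfrak q}(k))$. Since $\Phi_{\mathfrak q}(k+1)=\sigma^{mk}(U)\Phi_{\mathfrak q}(k)\sigma^{mk}(V)$,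
$$\mu_{k+1}(a)=\mu_k(\sigma^m(a)),\qquad s_{k+1}=\mu_k(U)\,s_k\,\mu_k(V).$$
So the state $((\mu_k(a))_{a\in A},s_k)$ ranges over a finite set and determines the next state; one iterates until a state repeats. For $\sigma^n(a)$ use the state $(\mu\sigma^n(a))_{a\in A}$. For membership of a word $w$ take $R=A^*wA^*$. $\square$

The next lemma compares one-sided words. The form of [CH] that we use needs non-erasing morphisms, and ours may erase. The idea is to pass to a composite morphism that erases as many letters as possible. Then the letters it erases can be packed into the gaps between the letters it does not erase.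

**Lemma 2.** Let $\star\notin A$, $\Sigma=A\cup\{\star\}$. Let $h,h'$ be endomorphisms of $\Sigma^*$, possibly erasing, with $h(A),h'(A)\subset A^*$, $h(\star)=\star R$, $h'(\star)=\star R'$, $R,R'\in A^*$, and $h^i(R)\ne\varepsilon$, $h'^i(R')\neq\varepsilon$ for all $i$. Let $\star x=\lim h^n(\star)$ and $\star x'=\lim h'^n(\star)$. It is decidable whether $x=x'$.

*Proof.* The limits are infinite, as $h^n(\star)=\star R\,h(R)\cdots h^{n-1}(R)$. If $x\ne x'$, comparing prefixes reveals it. So we need a search that succeeds exactly when $x=x'$.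

**Step 1: what is searched for.** Let $\mathcal S$ be the semigroup generated by $h,h'$ under composition; $T(\star)\in\star A^*$ for $T\in\mathcal S$. Let $K(T)=\{a\in\Sigma:T(a)=\varepsilon\}$. We search for $P\in\mathcal S$ such that, with $K=K(P)$ and $L=\Sigma\setminus K$ (so $\star\in L$), each $T\in\{P,hP,h'P\}$ satisfies

- (a) $T(i)\notin K^*$ for $i\in L$;
- (b) $T(\star)=\star u_T$ with $u_T\notin K^*$;

and such that $y_P=y_{hP}=y_{h'P}$, where $y_T=\lim T^n(\star)$. These limits exist and are infinite: $T^n(\star)=\star u_TT(u_T)\cdots T^{n-1}(u_T)$, and $T^j(u_T)\notin K^*$ for all $j$ by (b) and (a). Note that each $T$ kills $K$, and $T(y_T)=y_T$.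

**Step 2: the search is effective.** We show that, when (a) and (b) hold, $y_P=y_{hP}=y_{h'P}$ is decidable. The word $y_T$ contains infinitely many letters of $L$. Write $y_T=i_0\mu_0i_1\mu_1i_2\cdots$ with $i_0=\star$, $i_k\in L$, $\mu_k\in K^*$. As $T$ kills the $\mu_k$, $y_T=T(y_T)=T(i_0)T(i_1)T(i_2)\cdots$. Every $T(i_k)$ contains a letter of $L$, so a gap $\mu_k$ meets at most two consecutive words $T(i_l)$, and $|\mu_k|\le2\|T\|$. Let $L_0=2\max(\|P\|,\|hP\|,\|h'P\|)$ and let $\Gamma$ be the finite alphabet of triples $(i,\mu,i')$ with $i,i'\in L$, $\mu\in K^*$, $|\mu|\le L_0$. Put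
$$\chi(y_T)=(i_0,\mu_0,i_1)(i_1,\mu_1,i_2)(i_2,\mu_2,i_3)\cdots\in\Gamma^{\mathbb N}.$$
The words $y_T$ and $\chi(y_T)$ determine each other. Define $\hat T$ on $\Gamma$ as follows: if $T(i)=\nu_0j_1\nu_1\cdots j_r\nu_r$ and $T(i')\in\nu_0'j_1'\Sigma^*$ with all $j$'s in $L$ and all $\nu$'s in $K^*$ (so $r\ge1$ by (a)), then
$$\hat T(i,\mu,i')=(j_1,\nu_1,j_2)\cdots(j_{r-1},\nu_{r-1},j_r)(j_r,\nu_r\nu_0',j_1').$$
The gaps here have length at most $2\|T\|\le L_0$, so $\hat T$ is an endomorphism of $\Gamma^*$, and it is non-erasing. Since $y_T=T(i_0)T(i_1)\cdots$ and $T(i_0)$ begins with $i_0=\star$, reading off the triples gives $\hat T(\chi(y_T))=\chi(y_T)$. The first letter $\gamma_T$ of $\chi(y_T)$ is computable from $T(\star)=\star u_T$, because $u_T$ contains a letter of $L$. We have $\hat T(\gamma_T)\in\gamma_T\Gamma^*$, and $|\hat T(\gamma_T)|$ is the number of letters of $L$ in $\star u_T$, hence at least $2$. So $\chi(y_T)=\lim\hat T^n(\gamma_T)$, and [CH] compares these words for the three $T$.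

(An example of the recoding: $T(\star)=\star ak$, $T(a)=kaa$, $T(k)=\varepsilon$, $K=\{k\}$. Then $y_T=\star\,ak\,kaa\,kaakaa\cdots$, $\chi(y_T)=(\star,\varepsilon,a)(a,kk,a)(a,\varepsilon,a)(a,k,a)\cdots$, and indeed $\hat T(\star,\varepsilon,a)=(\star,\varepsilon,a)(a,kk,a)$.)

**Step 3: success implies $x=x'$.** Let $y=y_P=y_{hP}=y_{h'P}$. Then $P(y)=y$ and $h(P(y))=y$, so $h(y)=y$. As $y$ begins with $\star$, all $h^n(\star)$ are prefixes of $y$, so $y=\star x$. In the same way $h'(y)=y$ and $y=\star x'$. So $x=x'$.

**Step 4: $x=x'$ implies success.** Now $\star x$ is fixed by $h$ and $h'$, hence by all of $\mathcal S$. Choose $P_0\in\mathcal S$ with $|K(P_0)|$ maximal, and let $K=K(P_0)$, $L=\Sigma\setminus K$. For $F\in\mathcal S$ we have $K(FP_0)\supset K$, so $K(FP_0)=K$ by maximality. Moreover $FP_0(i)\notin K^*$ for $i\in L$; otherwise $P_0FP_0(i)=\varepsilon$ and $i\in K(P_0FP_0)=K$. Put $P=h^NP_0$ with $N\ge1$. Then $P,hP,h'P\in\mathcal SP_0$, so $K(P)=K$ and (a) holds. The word $x$ contains a letter of $L$, since otherwise $\star x=P_0(\star x)=P_0(\star)$ would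 be finite. The words $P(\star),hP(\star),h'P(\star)$ are prefixes of $\star x$ (it is fixed by $\mathcal S$) and have as prefixes $h^N(\star)$, $h^{N+1}(\star)$, $h'(h^N(\star))$ respectively. The lengths of these tend to infinity with $N$; the last ones converge to $h'(\star x)=\star x$. So for large $N$ all three words contain a letter of $L$ after $\star$, which is (b). Finally all $T^n(\star)$ are prefixes of $\star x$, so $y_T=\star x$ for the three $T$. $\square$

**Lemma 3.** Given an admissible $\sigma$-quadruple $\mathfrak q$, an admissible $\tau$-quadruple $\mathfrak q'$ and $k\in\mathbb Z$, it is decidable whether $[\mathfrak q]_\sigma=S^k[\mathfrak q']_\tau$.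

*Proof.* Let $\mathfrak q=(m,U,W,V)$, $\mathfrak q'=(m',U_1,W_1,V_1)$, $y=[\mathfrak q]_\sigma$, $y'=[\mathfrak q']_\tau$. We must check $y_n=y'_{n+k}$ for all $n$, and we bring the two infinite ends into the form of Lemma 2. A suffix of $V\sigma^m(V)\sigma^{2m}(V)\cdots$ has the form $\rho=p'\sigma^{m(n+1)}(V)\sigma^{m(n+2)}(V)\cdots$ with $\sigma^{mn}(V)=pp'$. Put $R=p'\sigma^m(p)$. Then
$$R\,\sigma^m(R)\,\sigma^{2m}(R)\cdots=p'\,\sigma^m(pp')\,\sigma^{2m}(pp')\cdots=\rho,$$
and $R$ is immortal because $pp'$ is. The same holds for $\mathfrak q'$. So for $N$ with $N\ge|W|$ and $N+k\ge|W_1|$ we compute $R,R'$, immortal for $\sigma$ and $\tau$ respectively, with $y_{[N,\infty)}=R\sigma^m(R)\cdots$ and $y'_{[N+k,\infty)}=R'\tau^{m'}(R')\cdots$. Lemma 2 with $h(\star)=\star R$, $h|_A=\sigma^m$, $h'(\star)=\star R'$, $h'|_A=\tau^{m'}$ decides whether these are equal. For $N'\ge0$ with $-N'+k\le0$, the left ends $y_{(-\infty,-N')}$ and $y'_{(-\infty,-N'+k)}$ are compared in the same way after mirroring all words. The remaining words $y_{[-N',N)}$ and $y'_{[-N'+k,N+k)}$ are finite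 and are compared directly. $\square$

## 6. Mortal, bounded and growing letters

We now fix one endomorphism $\sigma$. The aim of this section is to replace $\sigma$ by a power $\sigma^q$ whose behavior on letters is as stable as possible, and to remove mortal letters.

Let $M$ be the set of mortal letters. If $a\in M$ then $\sigma^{|A|}(a)=\varepsilon$: a letter $b$ that occurs in $\sigma^j(b)$ for some $j\ge1$ is not mortal, so a path of descendants of a mortal letter has no repetition. Let $I=A\setminus M$. If $I=\emptyset$, then $\mathcal F(\sigma)$ is finite, $X(\sigma)=\emptyset$, and we put $\mathcal D(\sigma)=\emptyset$. Assume $I\ne\emptyset$ from now on. Let $\kappa\colon A^*\to I^*$ erase the letters of $M$ and put $\bar\sigma=\kappa\sigma|_{I^*}$. Mortal letters have images in $M^*$, so $\kappa\sigma^n=\bar\sigma^n\kappa$; and $\bar\sigma$ is non-erasing, since $\sigma(a)$ is immortal for $a\in I$. Let $\bar F=\kappa(\mathcal F(\sigma))$, which consists of $\varepsilon$ and the factors of the words $\bar\sigma^n(a)$, $a\in I$. By Lemma 1 for $\bar\sigma$, membership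 in $\bar F$ is decidable. Let $\bar X=\{z\in I^{\mathbb Z}:\mathcal L(z)\subset\bar F\}$.

Let $B=\{a\in I:|\bar\sigma^n(a)|\text{ is bounded}\}$ ("bounded" letters) and $G=I\setminus B$ ("growing" letters). Then $\bar\sigma(B)\subset B^+$, and $\bar\sigma(g)$ contains a letter of $G$ for every $g\in G$.

The *graph* of a non-erasing endomorphism has an edge $a\to b$ for each occurrence of $b$ in the image of $a$. Occurrences of $b$ in the $n$-th image of $a$ correspond to walks of length $n$ from $a$ to $b$.

**Lemma 4 (choice of $q$).** All large multiples $q$ of $|A|!$ have the following property. If $c\in I$ lies on a cycle of the graph of $\bar\sigma$ and its strongly connected component $C$ is not a simple cycle (some $\bar\sigma(d)$, $d\in C$, has at least $2$ occurrences of letters of $C$), then $\bar\sigma^q(c)$ has at least $3$ occurrences of $c$.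

*Proof.* There are two closed walks at $c$ with the same initial part $c\to\cdots\to d$, continuing through different occurrences of letters of $C$ in $\bar\sigma(d)$; let $l_1,l_2$ be their lengths. Concatenating them in the two orders gives two different closed walks of length $l=l_1+l_2$. So $c$ occurs at least $2$ times in $\bar\sigma^l(c)$, and at least $4$ times in $\bar\sigma^{2l}(c)$. Let $p$ be the period of $C$ (the greatest common divisor of the lengths of its closed walks). Then $p\le|A|$, $p\mid l$, and $c$ occurs in $\bar\sigma^n(c)$ for all large multiples $n$ of $p$. Apply this to $n=q-2l$. $\square$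

We fix such a $q$, found by trying multiples of $|A|!$ in turn. Note $q\ge|A|!\ge|A|$. Put
$$\phi=\bar\sigma^q\colon I^*\to I^*,\qquad H=\sigma^q|_{I^*}\colon I^*\to A^* .$$
Since $\sigma^q$ kills mortal letters,
$$\sigma^q(w)=H(\kappa(w))\ (w\in A^*),\qquad\kappa H=\phi,\qquad\sigma^qH=H\phi .\tag{3}$$
Both $\phi$ and $H$ map letters to nonempty words. If $w=\kappa(W')$ with $W'\in\mathcal F(\sigma)$, then $H(w)=\sigma^q(W')\in\mathcal F(\sigma)$. Thus
$$H(\bar F)\subset\mathcal F(\sigma),\qquad\phi(\bar F)\subset\bar F,\qquad z\in\bar X\Rightarrow H(z)\in X(\sigma).\tag{4}$$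
For a nonempty word $v$ over $I$, $H(v)$ is immortal, as $\kappa H(v)=\phi(v)\ne\varepsilon$. In (E4), $q=2$ is allowed; there $\phi(a)=aaaa$ and $H(a)=amaama$.

**Lemma 5.** Let $Q=\{b\in I:\phi(b)=b\}\subset B$. For $v\in B^*$ we have $\phi(v)\in Q^*$, hence $\phi^k(v)=\phi(v)$ for all $k\ge1$.

*Proof.* Suppose $d\in B$ occurs in $\bar\sigma^j(d)$ with $1\le j\le|A|$. Then $\bar\sigma^j(d)=d$, since otherwise $|\bar\sigma^{jn}(d)|\ge n+1$. As $j\mid q$, $d\in Q$. Lengths do not decrease under $\bar\sigma$, so all $\bar\sigma^i(d)$ are single letters; they are fixed by $\bar\sigma^j$, so they lie in $Q$. Now let $e\in B$. Each letter of $\phi(e)$ ends a path of length $q\ge|A|$ in $B$. Among the first $|A|+1$ vertices a letter $d$ repeats, and $d$ is as above, so the path ends in $Q$. $\square$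

The same argument makes $B$ computable: $a\in B$ iff every letter $d$ reachable from $a$ that occurs in $\bar\sigma^j(d)$ for some $1\le j\le|A|$ satisfies $\bar\sigma^j(d)=d$. If this fails, the lengths are unbounded. If it holds, every path of length $|A|$ from $a$ has reached letters whose further images are single letters.

**Lemma 6.** The maps "first letter of $\phi(\cdot)$" and "last letter of $\phi(\cdot)$" on $I$, and "first growing letter of $\phi(\cdot)$" and "last growing letter of $\phi(\cdot)$" on $G$, are idempotent.

*Proof.* They are the $q$-th powers $f^q$ of the corresponding maps $f$ for $\bar\sigma$, because $\bar\sigma$ is non-erasing, bounded letters produce only bounded letters, and growing letters produce at least one growing letter. After $q\ge|A|$ steps $f$ has reached one of its cycles, whose length divides $|A|!$ and hence $q$. $\square$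

It follows that the first growing letter of $\phi^j(g)$, $j\ge1$, is that of $\phi(g)$, and likewise for the other three maps.

**Lemma 7.** If $\phi^n(c)=u'cv'$ for some $n\ge1$ and $u',v'\ne\varepsilon$, then $\phi(c)=ucv$ for some $u,v\ne\varepsilon$.

*Proof.* The letter $c$ lies on a cycle; let $C$ be its component in the graph of $\bar\sigma$. If $C$ is not a simple cycle, take the middle one of three occurrences of $c$ in $\phi(c)$. If it is a simple cycle, $|C|$ divides $q$, so $\phi(c)=ucv$ with $c$ the only occurrence of a letter of $C$. The letters of $u,v$ are reachable from $c$ and not in $C$, so they never produce letters of $C$. Hence $\phi^n(c)=\phi^{n-1}(u)\cdots\phi(u)u\,c\,v\phi(v)\cdots\phi^{n-1}(v)$ contains a single $c$, and $u'=\phi^{n-1}(u)\cdots u$. So $u\ne\varepsilon$, and likewise $v\ne\varepsilon$. $\square$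

## 7. A finite list of points

We now write down the list $\mathcal D(\sigma)$ of Theorem B; the next section shows that it is complete. Let $D_0=\{\bar\sigma^h(c):c\in I,\ 0\le h<q\}$, so that $\bar F$ consists of $\varepsilon$ and the factors of the words $\phi^k(d)$, $d\in D_0$, $k\ge0$. Let
$$N_1=\max\bigl(\max_{d\in D_0}|d|,\,2\|\phi\|\bigr),\qquad N_0=\|\phi\|N_1+2\|\phi\|^2 .$$
Each item $d$ of the list below gives a point $z_d\in I^{\mathbb Z}$ (up to shift) and a quadruple $\mathfrak q_d=(q,U,W,V)$.

- **D1.** $c\in I$, $\phi(c)=ucv$, $u,v\in I^+$. Point: $z_d=\cdots\phi(u)u\,c\,v\phi(v)\cdots$. Quadruple: $(q,H(u),H(c),H(v))$.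
- **D2.** $aub\in\bar F$, $a,b\in G$, $u\in Q^*$, $|u|\le N_0$, $\phi(a)=ta$, $\phi(b)=bt'$ (so $t,t'\ne\varepsilon$). Point: $z_d=\cdots\phi(t)t\,aub\,t'\phi(t')\cdots$. Quadruple: $(q,H(t),H(aub),H(t'))$.
- **D3.** $avg\in\bar F$, $a,g\in G$, $v\in B^*$, $|v|\le N_0$, $\phi(a)=ta$, $\phi(g)\in wgI^*$, $w\in B^+$. Point: $z_d=\cdots\phi(t)t\,a\,\phi(v)\,\phi(w)^\infty$. Quadruple: $(q,H(t),H(a\phi(v)),H\phi(w))$.
- **D3′.** $gvb\in\bar F$, $g,b\in G$, $v\in B^*$, $|v|\le N_0$, $\phi(g)\in I^*gw$, $w\in B^+$, $\phi(b)=bt'$. Point: $z_d={}^\infty\phi(w)\,\phi(v)\,b\,t'\phi(t')\cdots$. Quadruple: $(q,H\phi(w),H(\phi(v)b),H(t'))$.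
- **D4.** $gvg'\in\bar F$, $g,g'\in G$, $v\in B^*$, $|v|\le N_0$, $\phi(g)\in I^*gw$, $\phi(g')\in w'g'I^*$, $w,w'\in B^+$. Point: $z_d={}^\infty\phi(w)\,\phi(v)\,\phi(w')^\infty$. Quadruple: $(q,H\phi(w),H\phi(v),H\phi(w'))$.
- **D5.** $g\in G$, $\phi(g)\in I^*gw$, $w\in B^+$. **D5′.** $g\in G$, $\phi(g)\in wgI^*$, $w\in B^+$. In both cases the point is $z_d={}^\infty\phi(w)^\infty$ and the quadruple is $(q,H\phi(w),\varepsilon,H\phi(w))$.

The list is finite because all words involved have bounded length, and computable because $M,B,G,Q,\phi,H$ are computable and membership in $\bar F$ is decidable. Items D1, D2 are the *α-data*; the others are the *β-data*. Put $x_d=[\mathfrak q_d]_\sigma$, $Y_d=\overline{O(x_d)}$, and write $\Phi_d$ for $\Phi_{\mathfrak q_d}$.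

**Lemma 8.** Each $\mathfrak q_d$ is admissible, of kind α for α-data. The point $x_d$ is a shift of $H(z_d)$; $z_d\in\bar X$, $\phi(z_d)\in O(z_d)$ and $x_d\in X(\sigma)$. For β-data, $x_d$ has a right tail $V^\infty$ or a left tail ${}^\infty U$.

*Proof.* *Admissibility.* $U$ and $V$ are immortal, being images under $H$ of nonempty words. For D1, $\sigma^q(H(c))=H\phi(c)=H(u)H(c)H(v)$ by (3). For D2, $\phi(aub)=ta\,u\,bt'$ as $u\in Q^*$, so $\sigma^q(W)=UWV$. For D3, Lemma 5 gives $\sigma^q(W)=H\phi(a\phi(v))=H(t)H(a\phi^2(v))=UW$ and $\sigma^q(V)=H\phi^2(w)=H\phi(w)=V$; D3′ is the mirror case. For D4, $\sigma^q(W)=H\phi^2(v)=W$, $\sigma^q(U)=U$, $\sigma^q(V)=V$; for D5, D5′, $W=\varepsilon$ and $\sigma^q(U)=U=V=\sigma^q(V)$.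

*The point.* By (3), $\sigma^{qk}H=H\phi^k$, so $\sigma^{qk}(H(t))=H(\phi^k(t))$, and similarly for the other words; comparing the formulas gives that $x_d$ is a shift of $H(z_d)$. The tails of β-data are visible, and $\phi(z_d)\in O(z_d)$ follows from $\phi(c)=ucv$, $\phi(a)=ta$, $\phi(b)=bt'$, $\phi(u)=u$ for $u\in Q^*$, and $\phi^2(v)=\phi(v)$ for $v\in B^*$.

*$z_d\in\bar X$.* If $\phi(a)=ta$, then $\phi^k(a)$ ends with $\phi^{k-1}(t)\cdots\phi(t)ta$. If $\phi(g)\in wgI^*$ with $w\in B^+$, then $\phi^k(g)$ begins with $\phi^{k-1}(w)\cdots\phi(w)w=\phi(w)^{k-1}w$; if $\phi(g)\in I^*gw$, it ends with $w\phi(w)^{k-1}$. Hence the words $\phi^k(c)$, $\phi^k(aub)$, $\phi^k(avg)$, $\phi^k(gvb)$, $\phi^k(gvg')$, $\phi^k(g)$, which lie in $\bar F$, contain arbitrarily long central factors of $z_d$ in the respective cases. So $z_d\in\bar X$, and $x_d\in X(\sigma)$ by (4). $\square$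

For (E1) with $q=2$, $\phi(a)=abb$ and the list consists of one D5-item, $g=a$, $w=bb$. For (E3) with $q=120$, the list has D4-items $gb^ie^ih$ with small $i$, which all give the orbit of ${}^\infty be^\infty$, the D5-item $g$ (giving ${}^\infty b^\infty$) and the D5′-item $h$ (giving ${}^\infty e^\infty$). For (E5) with $q=2$, there are no bounded letters, $\phi(a)=ababbbaba$ and $\phi(b)=b^9$. There are D1-items for the two interior $a$'s of $\phi(a)$ and for the seven interior $b$'s of $\phi(b)$, and D2-items $ab$, $ba$, $bb$. Only two orbit closures arise: $\{{}^\infty b^\infty\}$ and all of $X(\sigma)$. The D2-item $ba$ gives the orbit of the point $y$ of Section 4.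

## 8. Histories, and the completeness of the list

To see that every point of $X(\sigma)$ has the orbit closure of a listed point, we desubstitute it infinitely often and look at which positions eventually have a common ancestor.

**Lemma 9.** Let $h\colon I^*\to E^*$ map letters to nonempty words, and let $x\in E^{\mathbb Z}$ be such that for all large $N$ the word $x_{[-N,N]}$ is a factor of $h(v_N)$ for some $v_N\in\bar F$. Then $x=S^nh(z)$ for some $z\in\bar X$, $0\le n<|h(z_0)|$. (In $h(z)$, the word $h(z_0)$ starts at coordinate $0$.)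

*Proof.* In $v_N$ mark the letter whose image covers coordinate $0$, and let $n_N$ be the offset of coordinate $0$ in this image. The coordinates $1,\dots,N$ are covered by the images of the marked letter and of the letters to its right, so there are at least $N/\|h\|-1$ letters to its right; likewise to its left. By compactness, along a subsequence the words $v_N$ centered at the mark converge to some $z\in I^{\mathbb Z}$, and $n_N=n$ is constant. Each factor of $z$ is a factor of some $v_N$, so $z\in\bar X$, and $x=S^nh(z)$. $\square$

If $x\in X(\sigma)$, then for large $N$ the word $x_{[-N,N]}$ is a factor of some $\sigma^n(a)$ with $n\ge q$, because the words with $n<q$ have bounded length; and $\sigma^n(a)=H(\kappa\sigma^{n-q}(a))$. If $z\in\bar X$, then for large $N$ the word $z_{[-N,N]}$ is a factor of some $\bar\sigma^n(a)=\phi(\bar\sigma^{n-q}(a))$, $n\ge q$. So Lemma 9 applies again and again.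

**Definition (history).** A history of $x\in X(\sigma)$ is a sequence $z^{(1)},z^{(2)},\dots\in\bar X$ with $x\in O(H(z^{(1)}))$ and $z^{(k)}=S^{n_k}\phi(z^{(k+1)})$, $0\le n_k<|\phi(z^{(k+1)}_0)|$. Each position of $z^{(k)}$ has a *parent* position in $z^{(k+1)}$; the positions with parent $j$ form a block spelling $\phi(z_j^{(k+1)})$. Two positions of $z^{(1)}$ are *equivalent* ($\sim$) if they have a common ancestor at some level. The history is of *type A* if there is one class, of *type B* otherwise.

Every $x\in X(\sigma)$ has a history. The parent map is nondecreasing and surjective, so adjacent positions have equal or adjacent parents, and classes are intervals. In (E2), the point ${}^\infty bab^\infty$ has a type A history, the blocks $\phi^k(a)=b^{qk}ab^{qk}$ exhausting the line. In (E3), $\phi$ is the identity on $b$ and $e$, so for ${}^\infty be^\infty$ every class is a single position. In (E5), for the point $y$ of Section 4, the leftmost $a$ can only be the first letter of a block $\phi(a)$, at each level; so there are two half-infinite classes.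

**Lemma 10 (boundaries).** Let $i\not\sim i+1$ in $z=z^{(1)}$. There are letters $a,b$ with $z_i=a$, $z_{i+1}=b$, $\phi(a)=ta$, $\phi(b)=bt'$, such that: the class of $i+1$ is $\{i+1\}$ with $b\in Q$ if $t'=\varepsilon$, and otherwise it is $[i+1,\infty)$, spells $bt'\phi(t')\phi^2(t')\cdots$, and $b\in G$; symmetrically, the class of $i$ is $\{i\}$ with $a\in Q$, or it is $(-\infty,i]$, spells $\cdots\phi^2(t)\phi(t)ta$, and $a\in G$.

*Proof.* The ancestors of $i$ and $i+1$ at level $k$ are distinct, hence adjacent; let $a_k,b_k$ be their letters. Since their parents differ, $a_k$ is the last letter of $\phi(a_{k+1})$ and $b_k$ the first letter of $\phi(b_{k+1})$. With $f$ the last-letter map, which is idempotent by Lemma 6, $a_k=f(a_{k+1})=f(f(a_{k+2}))=f(a_{k+2})=a_{k+1}$. So $a_k=a$ is constant and $\phi(a)$ ends with $a$; likewise $b_k=b$ and $\phi(b)=bt'$. The class of $i+1$ is the increasing union of the blocks of its ancestors, which start at $i+1$ and spell $\phi^{k-1}(b)=bt'\phi(t')\cdots\phi^{k-2}(t')$. If $t'=\varepsilon$ this is $b$, and $b\in Q$. If $t'\neq\varepsilon$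 the blocks grow without bound, so $b\in G$. The left side is symmetric. $\square$

For a type B history, there is at least one boundary, every class has a boundary at one of its ends, and so every class is half-infinite or a singleton with a letter of $Q$. Hence $z=z^{(1)}$ has one of the following forms, where $a,b\in G$, $\phi(a)=ta$, $\phi(b)=bt'$, $t,t'\neq\varepsilon$:

- (B2) $\cdots\phi(t)t\,a\,u\,b\,t'\phi(t')\cdots$ with $u\in Q^*$, $aub\in\bar F$;
- (B3) $\cdots\phi(t)t\,a\,b_1b_2\cdots$ with all $b_i\in Q$, or the mirror form;
- (B4) $z\in Q^{\mathbb Z}$.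

To pin down the words over $Q$, we trace long factors back to short ones.

**Lemma 11 (tracing).** Each $\omega\in\bar F$ with $|\omega|\ge3$ can be written $\omega=\omega_1\phi^j(v)\omega_3$ with $j\ge0$, $\alpha v\beta\in\bar F$, $\alpha,\beta\in I$, $|v|\ge1$, $|\alpha v\beta|\le N_1$, $\omega_1$ a nonempty suffix of $\phi^j(\alpha)$, $\omega_3$ a nonempty prefix of $\phi^j(\beta)$; and $|\omega|\le N_1\|\phi\|^j$. In particular $j\ge1$ if $|\omega|>N_1$, and $j\to\infty$ as $|\omega|\to\infty$.

*Proof.* Take an occurrence of $\omega$ in $\phi^k(d)$, $d\in D_0$. Let $A_i$ be the interval of its ancestors in $\phi^{k-i}(d)$, and $j$ the largest index $\le k$ with $|A_j|\ge3$; it exists as $|A_0|=|\omega|\ge3$. If $j=k$ then $|A_j|\le|d|\le N_1$. Otherwise $|A_{j+1}|\le2$ and $|A_j|\le2\|\phi\|\le N_1$. Let $\alpha v\beta$ be the word in $A_j$. $\square$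

**Lemma 12 (ends).** Let $\omega=\omega_1\phi^j(v)\omega_3$ be as in Lemma 11.

1. If $j\ge1$ and $\omega_1=au_1$ with $a\in G$, $\phi(a)=ta$, $u_1\in B^*$, then $\phi(\alpha)=yas$ with $s\in B^*$, $u_1=\phi^{j-1}(s)$ and $|u_1|\le\|\phi\|^2$.
2. If $j\ge2$, $\omega_3\in B^*$ and $|\omega_3|>\|\phi\|^2$, then $\phi(\beta)=s'\beta'y'$ with $s'\in B^*$, $\beta'\in G$, and $\phi(\beta')\in w'\beta'I^*$ with $w'\in B^+$; and $\omega_3$ is a prefix of $\phi(s')\,\phi(w')^{j-2}\,w'$.

The mirror statements hold for the other ends: in case 2, if $\omega_1\in B^*$ and $|\omega_1|>\|\phi\|^2$, then $\phi(\alpha)=y\alpha's$, $s\in B^*$, $\alpha'\in G$, $\phi(\alpha')\in I^*\alpha'w$, $w\in B^+$, and $\omega_1$ is a suffix of $w\,\phi(w)^{j-2}\,\phi(s)$.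

*Proof.* 1. The growing letter $a$ occurs in $\phi^j(\alpha)$, so $\alpha\in G$, and $a$ is the last growing letter of $\phi^j(\alpha)$, hence of $\phi(\alpha)$ by Lemma 6. So $\phi(\alpha)=yas$ with $s\in B^*$. As $\phi^{j-1}(a)$ ends with $a$, the part of $\phi^j(\alpha)$ after its last growing letter is $\phi^{j-1}(s)$. Its length is $|s|$ or $|\phi(s)|$, at most $\|\phi\|^2$.

2. If $\beta\in B$, then $|\omega_3|\le|\phi^j(\beta)|=|\phi(\beta)|\le\|\phi\|$ by Lemma 5, a contradiction. So $\beta\in G$; write $\phi(\beta)=s'\beta'y'$ with $\beta'$ the first growing letter. By Lemma 6 the first growing letter of $\phi(\beta')$ is $\beta'$, so $\phi(\beta')\in w'\beta'I^*$ with $w'\in B^*$. Then $\phi^j(\beta)$ begins with $\phi^{j-1}(s')\,\phi^{j-2}(w')\cdots\phi(w')w'\,\beta'$. Since $\omega_3$ contains no growing letter, it is a prefix of $\phi^{j-1}(s')\,\phi^{j-2}(w')\cdots w'$, which equals $\phi(s')\phi(w')^{j-2}w'$ by Lemma 5. As $|\phi(s')|\le\|\phi\|^2<|\omega_3|$, $w'\ne\varepsilon$. $\square$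

**Proposition 13.** If $x\in X(\sigma)$ has a type B history, then $x\in O(x_d)$ for some $d$ in D2–D5′.

*Proof.* It suffices to show $z=z^{(1)}\in O(z_d)$ for such a $d$; then $x\in O(H(z_d))=O(x_d)$.

**Case (B2): bound the length of $u$.** If $|aub|\le N_1$, then $|u|\le N_0$. Otherwise apply Lemma 11 to $\omega=aub$; then $j\ge1$, $\omega_1=au_1$, $\omega_3=u_3b$ and $u=u_1\phi^j(v)u_3$. As $\phi^j(v)\in Q^*$ contains no growing letter, $v\in B^*$ and $|\phi^j(v)|=|\phi(v)|\le\|\phi\|N_1$. By Lemma 12(1) and its mirror, $|u_1|,|u_3|\le\|\phi\|^2$. So $|u|\le N_0$ in all cases, and $z\in O(z_d)$ with $d$ in D2.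

**Case (B3): show that $b_1b_2\cdots$ is eventually periodic in the listed way.** Apply Lemma 11 to $\omega=ab_1\cdots b_N$ with $N$ large, so that $j\ge2$. Here $\omega_1=au_1$, and as before $v\in B^*$, $\phi(\alpha)=yas$, $u_1=\phi^{j-1}(s)=\phi(s)$, using $j\ge2$. So $|\omega_3|\ge N-N_0$, and Lemma 12(2) applies: it gives $s',\beta',w'$. Let $v'=s\,\phi(v)\,s'\in B^*$. Then $av'\beta'\in\bar F$, being a factor of $\phi(\alpha v\beta)=yas\,\phi(v)\,s'\beta'y'$, and $|v'|\le2\|\phi\|+\|\phi\|N_1\le N_0$. By Lemma 5, $\phi(s)\phi^j(v)\phi(s')=\phi(s)\phi^2(v)\phi(s')=\phi(v')$. So $b_1\cdots b_N$ is a prefix of $\phi(v')\phi(w')^{j-2}w'$. Some pair $(v',\beta')$, which determines $w'$, occurs for infinitely many $N$. For these $N$, as $|w'|\le\|\phi\|$, the word $b_1\cdots b_{N-\|\phi\|}$ is a prefix of $\phi(v')\phi(w')^\infty$. So $b_1b_2\cdots=\phi(v')\phi(w')^\infty$, and $z\in O(z_d)$ with $d$ in D3 (words $av'\beta'$, $w'$). The mirror form gives D3′.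

**Case (B4): locate the middle part.** Apply Lemma 11 to $\omega=z_{[-N,N]}$. All of $\omega_1,\phi^j(v),\omega_3$ are in $Q^*$, so $v\in B^*$, and $\phi^j(v)=\phi(v)$ for large $N$. Pass to a subsequence along which $(\alpha,v,\beta)$ is constant and the starting coordinate $J_N$ of $\phi^j(v)$ is constant, or tends to $+\infty$, or tends to $-\infty$.

If $J_N=J$ is constant, then $|\omega_1|,|\omega_3|\to\infty$, and Lemma 12(2) applies at both ends, with words $s,\alpha',w$ and $s',\beta',w'$. Thus $z_{[-N,J)}$ is a suffix of $w\phi(w)^{j-2}\phi(s)$, and what follows $\phi(v)$ is a prefix of $\phi(s')\phi(w')^{j-2}w'$. Letting $N\to\infty$, $z\in O({}^\infty\phi(w)\,\phi(v')\,\phi(w')^\infty)$ with $v'=s\phi(v)s'$, $\alpha'v'\beta'\in\bar F$ and $|v'|\le N_0$ as before. This is D4.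

If $J_N\to+\infty$, then $|\omega_1|\to\infty$ and $\omega_1=z_{[-N,J_N)}$ is a suffix of $w\phi(w)^{j-2}\phi(s)$. For fixed $\ell$, the word $z_{[-\ell,\ell]}$ lies in $\omega_1$ at distances tending to infinity from both ends, so it is a factor of $\phi(w)^{j-2}$. So $z\in O({}^\infty\phi(w)^\infty)$: D5. If $J_N\to-\infty$, the same argument with $\omega_3,\beta',w'$ gives D5′. $\square$

**Proposition 14.** If $x\in X(\sigma)$ has a type A history, there is $c\in I$ with $\phi(c)=ucv$, $u,v\neq\varepsilon$ (so D1 applies), such that $\mathcal L(z^{(1)})=\bigcup_k\mathrm{Fact}(\phi^k(c))$ (an increasing union), the letter $c$ occurs in every $z^{(k)}$, and every factor of every $z^{(k)}$ is a factor of some $\phi^i(c)$. In particular $\overline{O(x)}=Y_d$ for every D1-datum $d$ with this letter $c$.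

*Proof.* Let $c_k$ be the letter of $z^{(k)}$ at the ancestor of position $0$, and $J_k\subset\mathbb Z$ its block in $z^{(1)}$, spelling $\phi^{k-1}(c_k)$. As there is one class, the $J_k$ increase to $\mathbb Z$. Let $c=c_k$ for infinitely many $k$. For two such $k<k'$ with $J_{k'}$ exceeding $J_k$ on both sides, $\phi^{k'-k}(c)=u'cv'$ with $u',v'\ne\varepsilon$, so Lemma 7 gives $\phi(c)=ucv$. Since $c$ occurs in $\phi(c)$, the sets $\mathrm{Fact}(\phi^k(c))$ increase, which gives the formula for $\mathcal L(z^{(1)})$. If $c$ occurs in $z^{(k+1)}$, it occurs in $z^{(k)}$; so it occurs in all $z^{(k)}$. The sequence $z^{(k)},z^{(k+1)},\dots$ also has one class: two positions of $z^{(k)}$ have descendants in $z^{(1)}$, and these have a common ancestor. So the blocks in $z^{(k)}$ of the ancestors of position $0$ of $z^{(1)}$ exhaust $\mathbb Z$, and infinitely many of them spell words $\phi^i(c)$. Finally, for a D1-datum $d$ with letter $c$, $\mathcal L(z_d)=\bigcup_k\mathrm{Fact}(\phi^k(c))=\mathcal L(z^{(1)})$. Since $\mathcal L(x)$ is the set of factors of the words $H(w)$,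 $w\in\mathcal L(z^{(1)})$, and $\mathcal L(x_d)$ is obtained in the same way from $\mathcal L(z_d)$, we get $\mathcal L(x)=\mathcal L(x_d)$. $\square$

**Corollary 15.** The orbit closures of points of $X(\sigma)$ are exactly the $Y_d$, $d\in\mathcal D(\sigma)$. Hence $X(\sigma)=\bigcup_dY_d$ has finitely many subshifts (every subshift is a union of orbit closures), $\mathcal L(\sigma)=\bigcup_d\mathcal L(x_d)$ is decidable by Lemma 1, and $\mathcal D(\sigma)=\emptyset$ iff $X(\sigma)=\emptyset$. The points with a type B history form finitely many orbits.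

## 9. Points with a leftmost or rightmost word

Let $\mathcal Q_\alpha(\sigma)$ be the set of admissible quadruples with $\sigma^m(W)=UWV$ and $W\in\mathcal F(\sigma)$; it is decidable. Let $\mathcal Q(\sigma)=\mathcal Q_\alpha(\sigma)\cup\{\mathfrak q_d:d\text{ a β-datum}\}$. All points $[\mathfrak q]_\sigma$ with $\mathfrak q\in\mathcal Q(\sigma)$ lie in $X(\sigma)$: for β-data this is Lemma 8, and for $\mathfrak q\in\mathcal Q_\alpha(\sigma)$ the factors lie in the sets $\mathrm{Fact}(\sigma^{mk}(W))\subset\mathcal F(\sigma)$. For α-data, $\mathfrak q_d\in\mathcal Q_\alpha(\sigma)$, since $H(c),H(aub)\in H(\bar F)\subset\mathcal F(\sigma)$.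

**Proposition 16.** Let $y\in X(\sigma)$, and suppose some word $w$ has a leftmost (or a rightmost) occurrence in $y$. Then $y\in O([\mathfrak q]_\sigma)$ for some $\mathfrak q\in\mathcal Q(\sigma)$.

*Proof.* **Step 1: reductions.** Let $\tilde\sigma(a)$ be the mirror image of $\sigma(a)$. Passing from $\sigma$ to $\tilde\sigma$, with the same $q$, mirrors all notions above: it preserves D1, D2, D4, exchanges D3 with D3′ and D5 with D5′, and mirrors $\mathcal Q(\sigma)$. So we may assume that $w$ has a leftmost occurrence. If $y$ has a type B history, Proposition 13 gives the claim. Otherwise take a type A history $z^{(1)},z^{(2)},\dots$ of $y$, and $c$ as in Proposition 14.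

**Step 2: transport the word $w$ up the history.** Let $E$ be the strongly connected component of $c$ in the graph of $\phi$. Since $c$ occurs in $\phi(c)$, there is $i_0$ such that $c$ occurs in $\phi^i(e)$ for all $e\in E$, $i\ge i_0$. As $w\in\mathcal L(y)$, there is $k_0$ with $w\in\mathrm{Fact}(H\phi^k(c))$ for all $k\ge k_0$. Let $k_1=i_0+k_0+1$. Let $k\ge k_1$, and consider an occurrence of a letter $e\in E$ in $z^{(k)}$. Its block in $z^{(1)}$ spells $\phi^{k-1}(e)$, which contains $\phi^{k-1-i_0}(c)$, so the corresponding block of $y$ contains $w$. Different occurrences have disjoint blocks, in the same order. As $w$ does not occur arbitrarily far to the left in $y$, and as $c\in E$ occurs in $z^{(k)}$, there is a leftmost position $\ell_k$ of $z^{(k)}$ with a letter in $E$. Let $e_k\in E$ be this letter.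

**Step 3: the parent of $\ell_k$ is $\ell_{k+1}$, for $k\ge k_1$.** The letter $e'$ at the parent of $\ell_k$ reaches $e_k$, hence $c$. By Proposition 14, $e'$ occurs in some $\phi^i(c)$. So $e'\in E$, and $\mathrm{parent}(\ell_k)\ge\ell_{k+1}$. Conversely $\phi(e_{k+1})$ contains a letter of $E$, so the block of $\ell_{k+1}$ contains a position $\ge\ell_k$, whence $\mathrm{parent}(\ell_k)\le\ell_{k+1}$.

**Step 4: periodicity.** For $e\in E$ let $f_E(e)$ be the first letter of $E$ in $\phi(e)$. By Step 3, $e_k=f_E(e_{k+1})$ for all $k\ge k_1$. So each $e_k$ lies in $\bigcap_nf_E^n(E)$, that is, it is $f_E$-periodic. Choose $s\ge1$ with $f_E^s=\mathrm{id}$ on periodic letters; then $e_k=f_E^s(e_{k+s})=e_{k+s}$. Put $e=e_{k_1}$. Letters standing before the first letter of $E$ in a word $\phi^i(e)$ are reachable from $c$ and not in $E$, so they never produce letters of $E$. Hence the first letter of $E$ in $\phi^s(e)$ is $f_E^s(e)=e$. Write $\phi^s(e)=uev$ with this occurrence of $e$.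

**Step 5: read off the quadruple.** The ancestors of $\ell_{k_1}$ are the $\ell_k$. The blocks of $\ell_{k_1+sn}$ in $z^{(k_1)}$ spell $\phi^{sn}(e)$ and are nested according to the occurrence of $e$ in $uev$. They exhaust $\mathbb Z$ because the history from $k_1$ on has one class. Hence $u,v\ne\varepsilon$ and, up to shift, $z^{(k_1)}=\cdots\phi^s(u)u\,e\,v\phi^s(v)\cdots$. Since $y\in O(H\phi^{k_1-1}(z^{(k_1)}))$ and $\sigma^{qsn}H=H\phi^{sn}$ by (3), we get $y\in O([\mathfrak q]_\sigma)$ with
$$\mathfrak q=\bigl(qs,\;H\phi^{k_1-1}(u),\;H\phi^{k_1-1}(e),\;H\phi^{k_1-1}(v)\bigr).$$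
Here $\sigma^{qs}(W)=H\phi^{k_1-1+s}(e)=H\phi^{k_1-1}(uev)=UWV$, $U$ and $V$ are immortal, and $W\in H(\bar F)\subset\mathcal F(\sigma)$. So $\mathfrak q\in\mathcal Q_\alpha(\sigma)$. $\square$

**Proposition 17.** Let $Y$ be the closure of an orbit in $X(\sigma)$, not minimal. Then there is $y\in Y$ with $\overline{O(y)}=Y$ and a word having a leftmost or a rightmost occurrence in $y$.

*Proof.* Let $Y=\overline{O(x)}$, and let $Z$ be the union of all proper subshifts of $Y$. The point of the proof is to find $y\in Y\setminus Z$ at the edge of a long stretch that looks like $Z$. By Corollary 15, $Z$ is a finite union, so it is closed; it is invariant, and nonempty as $Y$ is not minimal. Also $x\notin Z$, because a subshift containing $x$ contains $Y$. By (2) there is $w\in\mathcal L(x)\setminus\mathcal L(Z)$.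

Since $\mathcal L(Z)\subset\mathcal L(x)$ and $Z\neq\emptyset$, for each $N\ge|w|$ the point $x$ has a factor $x_{[s,s+N)}\in\mathcal L(Z)$, in which $w$ does not occur. If $w$ occurs in $x$ at a position $\ge s$, let $t$ be the first such position. Then $t>s+N-|w|$, so $w$ occurs in $S^tx$ at $0$ and at no position of $[-(N-|w|),0)$. Otherwise let $t<s$ be the last occurrence of $w$ in $x$; then $w$ occurs in $S^tx$ at $0$ and at no positive position. One alternative holds for infinitely many $N$. A limit point $y\in Y$ of the corresponding $S^tx$ contains $w$ at $0$ and at no negative (respectively positive) position. As $w\in\mathcal L(y)$, $y\notin Z$. So $\overline{O(y)}$ is not a proper subshift of $Y$. $\square$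

## 10. The minimal orbit closures

Three facts prepare the use of [DL].

**Lemma 18.** (1) For an α-datum $d$ with $\mathfrak q_d=(q,U,W_d,V)$, $W_d$ is a factor of $\sigma^q(W_d)$ and $\mathcal L(x_d)=\bigcup_k\mathrm{Fact}(\sigma^{qk}(W_d))$, an increasing union.

(2) Let $d$ be a D1-datum with letter $c$; write $Y_c=Y_d$, $x_c=x_d$, $z_c=z_d$. Then $\mathcal L(Y_c)=\bigcup_{k\ge1}\mathrm{Fact}(\sigma^{qk}(c))$. Let $A_c$ be the (computable) set of letters of $x_c$, and put $\psi_c=\sigma^q$ on $A_c$, $\psi_c(b)=b$ for $b\in A\setminus A_c$. Then $\psi_c$ is an endomorphism of $A^*$ with $c\in A_c$, $\sigma^q(A_c)\subset A_c^*$ and $X(\psi_c)=Y_c$.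

*Proof.* (1) is (1) of Section 1 for kind α. (2) The formula follows from (1), as $W_d=H(c)=\sigma^q(c)$. We have $c\in A_c$ since $\kappa\sigma^q(c)=\phi(c)$ contains $c$. Since $\mathcal L(Y_c)$ is closed under $\sigma^q$, $\sigma^q(A_c)\subset A_c^*$. As $\psi_c^k(c)=\sigma^{qk}(c)$, $x_c\in X(\psi_c)$. Conversely, every factor of length $\ge2$ of a word $\psi_c^n(b)$ lies in $\mathcal L(Y_c)$: for $b\in A_c$ because $\psi_c^n(b)=\sigma^{qn}(b)\in\mathcal L(Y_c)$, while for $b\notin A_c$ there are no such factors. So $X(\psi_c)\subset Y_c$ by (2) of Section 2. $\square$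

**Lemma 19.** $Y_c$ is minimal iff there is $N$ such that every word of length $N$ in $\mathcal L(z_c)=\bigcup_k\mathrm{Fact}(\phi^k(c))$ contains $c$. For given $N$ this can be checked.

*Proof.* The check is Lemma 1 for the endomorphism $\phi$, applied to each word of length $N$. Suppose the condition holds. Each word of $\mathcal L(Y_c)$ is a factor of some $\sigma^{q(k+1)}(c)=H\phi^k(c)$. Since $c$ occurs in $z_c$ with bounded gaps and $x_c\in O(H\phi^k(z_c))$, the word occurs in $x_c$ with bounded gaps. So $Y_c$ is minimal. Conversely, $\kappa(x_c)$ is, up to shift, $\kappa H(z_c)=\phi(z_c)\in O(z_c)$, so $\mathcal L(z_c)=\kappa(\mathcal L(Y_c))$. As $\kappa$ does not erase $c$, arbitrarily long $c$-free words in $\mathcal L(z_c)$ would give arbitrarily long $c$-free words in $\mathcal L(Y_c)$. Since $c\in\mathcal L(Y_c)$, this contradicts minimality. $\square$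

**Lemma 20.** If $Y\subset X(\sigma)$ is infinite and minimal, then $Y=Y_c$ for some D1-datum.

*Proof.* $Y$ has no isolated point: an isolated point would have an open orbit, equal to $Y$ by minimality, making $Y$ discrete and compact, hence finite. So $Y$, a nonempty compact metric space without isolated points, is uncountable. By Corollary 15 the points with a type B history form a countable set, so $Y$ contains a point $x$ without type B history. Its history is of type A, and Proposition 14 gives $Y=\overline{O(x)}=Y_c$. $\square$

## 11. Two semi-algorithms: proof of Theorem A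

**Non-inclusion is semi-decidable.** By Corollary 15 and (1), $X(\sigma)\not\subset X(\tau)$ iff $\Phi_d(k)\notin\mathcal L(\tau)$ for some $d\in\mathcal D(\sigma)$ and some $k$; and $\mathcal L(\tau)$ is decidable.

**Inclusion is semi-decidable.** Search, for each $d\in\mathcal D(\sigma)$, for one of the following certificates, and accept when all $d$ have one. The list $\mathcal D(\tau)$ and its D1-data are built with an exponent for $\tau$.

- **(C1)** A nonempty word $w$ and $e\in\mathcal D(\tau)$ such that $\Phi_d(k),\Phi_e(k)\in\mathrm{Fact}(w^*)$ for all $k$, where $\mathrm{Fact}(w^*)$ is the regular language of factors of powers of $w$. (Decidable by Lemma 1.)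
- **(C2)** ($d$ an α-datum) D1-data $c$ of $\sigma$ and $c'$ of $\tau$, with $Y_c$ and $Y_{c'}$ certified minimal by Lemma 19, $W_d\in\mathcal L(Y_c)$, and $X(\psi_c)=X(\psi_{c'})$ according to the algorithm [DL], which is run only on such certified minimal pairs.
- **(C3)** ($d$ an α-datum) An admissible $\sigma$-quadruple $\mathfrak q$, some $\mathfrak q'\in\mathcal Q(\tau)$ and $k\in\mathbb Z$ with $[\mathfrak q]_\sigma=S^k[\mathfrak q']_\tau$ (Lemma 3) and $W_d\in\mathcal L([\mathfrak q]_\sigma)$ (Lemma 1).
- **(C4)** ($d$ a β-datum) Some $\mathfrak q'\in\mathcal Q(\tau)$ and $k\in\mathbb Z$ with $x_d=S^k[\mathfrak q']_\tau$ (Lemma 3).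

**Soundness: each certificate implies $Y_d\subset X(\tau)$.** (C1): all factors of $x_d$ and of $x_e$ are factors of powers of $w$, so both points lie in the finite orbit of ${}^\infty w^\infty$, and $Y_d=O({}^\infty w^\infty)=Y_e\subset X(\tau)$. (C2): $\mathcal L(Y_c)$ is closed under $\sigma^q$ and contains $W_d$, so $\mathcal L(Y_d)\subset\mathcal L(Y_c)$ by Lemma 18(1); and $Y_c=X(\psi_c)=X(\psi_{c'})=Y_{c'}\subset X(\tau)$. (C3): put $y=[\mathfrak q]_\sigma$ and let $m$ be the first entry of $\mathfrak q$. Since $\mathcal L(y)$ is closed under $\sigma^m$, $\sigma^{mqn}(W_d)\in\mathcal L(y)$ for all $n$, so $\mathcal L(x_d)\subset\mathcal L(y)$ by Lemma 18(1), the union there being increasing. And $y\in O([\mathfrak q']_\tau)\subset X(\tau)$. (C4): $x_d\in O([\mathfrak q']_\tau)\subset X(\tau)$.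

**Completeness: if $X(\sigma)\subset X(\tau)$, every $d\in\mathcal D(\sigma)$ has a certificate.** Now $Y_d$ is the orbit closure of a point of $X(\tau)$. There are four cases.

1. $Y_d$ is finite. Then $x_d$ is periodic, $Y_d=O({}^\infty w^\infty)$ for some $w$, and $Y_d=Y_e$ for some $e\in\mathcal D(\tau)$ by Corollary 15. This is (C1).
2. $Y_d$ is infinite and $d$ is a β-datum. Say $x_d$ has a right tail $V^\infty$; the left case is symmetric. As $x_d$ is not in the finite orbit of ${}^\infty V^\infty$, some factor $w$ of $x_d$ is not a factor of ${}^\infty V^\infty$. So $w$ does not occur in the tail, and it has a rightmost occurrence in $x_d$. Proposition 16, applied to $\tau$ and $x_d\in X(\tau)$, gives (C4).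
3. $Y_d$ is infinite and minimal, and $d$ is an α-datum. By Lemma 20 for $\sigma$ and for $\tau$, $Y_d=Y_c=Y_{c'}$ with D1-data $c$ of $\sigma$ and $c'$ of $\tau$. Also $W_d\in\mathcal L(x_d)=\mathcal L(Y_c)$. By Lemmas 18 and 19 we have (C2).
4. $Y_d$ is not minimal, and $d$ is an α-datum. By Proposition 17 there is $y\in Y_d$ with $\overline{O(y)}=Y_d$ and a word having a leftmost or rightmost occurrence in $y$. This property of $y$ does not refer to $\sigma$ or $\tau$, and $y\in X(\sigma)\cap X(\tau)$. So Proposition 16 applies to both: $y\in O([\mathfrak q]_\sigma)\cap O([\mathfrak q']_\tau)$ with $\mathfrak q\in\mathcal Q(\sigma)$, $\mathfrak q'\in\mathcal Q(\tau)$. And $W_d\in\mathcal L(x_d)=\mathcal L(y)=\mathcal L([\mathfrak q]_\sigma)$. This is (C3).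

Running both semi-algorithms in parallel decides $X(\sigma)\subset X(\tau)$. Two inclusions decide equality. $\blacksquare$

## 12. Subshifts as substitution shifts: proof of Theorem B

The first assertion is Corollary 15. For nonempty $\mathcal T\subset\mathcal D(\sigma)$ let $Y_{\mathcal T}=\bigcup_{d\in\mathcal T}Y_d$. By Corollary 15 these are all the subshifts of $X(\sigma)$.

**Step 1: construct $\psi$ with $X(\psi)=Y_{\mathcal T}$.** Add letters $\theta_d,\lambda_d,\rho_d$ for $d\in\mathcal T$. Let $A_{\mathcal T}$ be the set of letters of the points $x_d$, $d\in\mathcal T$. Put $\psi=\sigma^q$ on $A_{\mathcal T}$ and $\psi=\mathrm{id}$ on $A\setminus A_{\mathcal T}$. For $d\in\mathcal T$ with quadruple $(q,U,W,V)$, let $\sigma^q(W)=U'WV'$ be the decomposition found in Lemma 8. Put $\psi(\theta_d)=\xi W\eta$, where $\xi=\varepsilon$ if $U'=U$, $\xi=\lambda_d$ if $U'=\varepsilon$, $\eta=\varepsilon$ if $V'=V$, $\eta=\rho_d$ if $V'=\varepsilon$. Finally $\psi(\lambda_d)=\lambda_dU$ and $\psi(\rho_d)=V\rho_d$ in the cases where these letters are used; unused letters are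 fixed. So a half that $\sigma^q(W)$ does not produce by itself is fed in by $\lambda_d$ or $\rho_d$.

**Step 2: $x_d\in X(\psi)$ for $d\in\mathcal T$.** When $U'=\varepsilon$ we have $\sigma^q(U)=U$, so $\psi^{n}(\lambda_d)=\lambda_dU^{n}$; similarly $\psi^n(\rho_d)=V^n\rho_d$ when $V'=\varepsilon$. Hence $\psi^n(\theta_d)=\psi^{n-1}(\xi)\,\sigma^{q(n-1)}(W)\,\psi^{n-1}(\eta)$, stripped of $\lambda_d,\rho_d$, is $\Phi_d(n-1)$ for $n\ge1$. For example, if $U'=U$ and $V'=\varepsilon$, it is $\sigma^{q(n-1)}(W)V^{n-1}=\sigma^{q(n-2)}(U)\cdots U\,W\,V^{n-1}$; the other cases are read off in the same way. So all factors of $x_d$ are factors of words $\psi^n(\theta_d)$.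

**Step 3: $X(\psi)\subset Y_{\mathcal T}$.** In all words $\psi^n(b)$, a used letter $\lambda_d$ occurs only as a first letter, a used letter $\rho_d$ only as a last letter, and $\theta_d$ and the unused letters only as one-letter words. So none of these letters occurs in a point of $X(\psi)$, since a factor of length $3$ with such a letter in the middle does not exist. Every factor of length $\ge2$ of a word $\psi^n(b)$ without such letters lies in $\bigcup_{d\in\mathcal T}\mathcal L(x_d)$. For $b\in A_{\mathcal T}$ this holds because each $\mathcal L(x_d)$ is closed under $\sigma^q$. For $b\in A\setminus A_{\mathcal T}$ there are no such factors. For $b=\theta_d$ they are factors of $\Phi_d(n-1)$. For $b=\lambda_d$ or $\rho_d$ they are factors of $U^n$ or $V^n$, which lie in $\mathcal L(x_d)$ because of the tail of $x_d$. If all factors of length $\ge2$ of a point lie in this finite union, then for some $d$ infinitely many of its central factors lie in $\mathcal L(x_d)$, so the point is in $Y_d$. Thus $X(\psi)=Y_{\mathcal T}$. Write $\psi=\psi_{\mathcal T}$.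

**Step 4: the three consequences.** Extending an endomorphism by the identity on new letters does not change its shift, since the new letters occur only in one-letter words. So Theorem A applies to shifts given over different extensions of $A$.

1. Comparing the sets $Y_{\mathcal T}=X(\psi_{\mathcal T})$ by Theorem A gives the finite lattice of subshifts.
2. $X(\sigma)$ has a dense orbit iff $X(\sigma)=Y_d$ for some $d$. It is minimal iff $\mathcal D(\sigma)\ne\emptyset$ and all $Y_d$ coincide. Both are decidable by Theorem A.
3. If $x\in X(\sigma)\cap X(\tau)$, then $x\in\overline{O(x)}=Y_d\subset X(\tau)$ for some $d\in\mathcal D(\sigma)$. Hence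
$$X(\sigma)\cap X(\tau)=\bigcup\{Y_d:d\in\mathcal D(\sigma),\ Y_d\subset X(\tau)\}.$$
The condition $Y_d\subset X(\tau)$ is decidable by Theorem A applied to $\psi_{\{d\}}$ and $\tau$. So the intersection is empty or $X(\psi_{\mathcal T})$ for a computable set $\mathcal T$, and disjointness is decidable. $\blacksquare$
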